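\title{Every normed space has a $\sigma$-discrete basis of convex sets}

\begin{abstract}
We prove that the norm topology of every normed space has a basis of bounded convex open sets that is a countable union of discrete families. This answers a question of S.~M.~Bates and A.~Pe\l czy\'nski about Banach spaces in the affirmative. The proof uses only well-orderings and the Hahn--Banach theorem. We deduce that a Hausdorff topological vector space has a $\sigma$-discrete basis of convex open sets if and only if it is locally convex and metrizable, and we determine the least number of discrete families of small convex open sets needed to cover a normed space.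
\end{abstract}

\section{The question and the results}\label{sec:intro}

A family of subsets of a topological space is \emph{discrete} if every point of the space has a neighborhood that meets at most one member of the family, and \emph{$\sigma$-discrete} if it is a union of countably many discrete families. We call a family \emph{disjoint} if any two distinct members are disjoint. A discrete family is disjoint, since every neighborhood of a point common to two members meets both. The converse fails: the intervals $(m,m+1)$, $m\in\mathbb Z$, form a disjoint family in $\mathbb R$ that is not discrete at the integers, while the intervals $(m+\frac14,m+\frac34)$ form a discrete family. A family $\mathcal F$ of open sets is a \emph{basis} for the topology if every open set is a union of a subfamily of $\mathcal F$. The following question is due to S.~M.~Bates and A.~Pe\l czy\'nski.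

\begin{quote}
Let $X$ be a Banach space. Does the topology of $X$ have a basis that is $\sigma$-discrete and formed by convex sets?
\end{quote}

If $X$ is separable, the answer is yes: the balls of rational radius centered at the points of a countable dense set form a countable basis, and a family with one member is discrete. If $X$ is not separable, every basis is uncountable, so one of the countably many discrete families must be uncountable. A $\sigma$-discrete basis is the natural substitute for a countable one: it may be large, but each point lies in only countably many of its members, and each of its families looks locally like a single set.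

Each of the two requirements is easy to meet alone. The balls form a basis of convex sets. A $\sigma$-discrete basis of open sets is obtained by well-ordering the balls of a fixed radius and removing from each ball its predecessors (Example~\ref{ex:nonconvex}). The second construction destroys convexity, because a ball with uncountably many balls removed has no visible decomposition into convex open pieces. There is also no room to spare in the count of families: Theorem~\ref{thm:number} shows that already for arbitrary small open sets the number of families needed grows with the dimension. One could therefore suspect that convexity forces uncountably many families in some large space. It does not.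

\begin{theorem}\label{thm:main}
Let $X$ be a normed space. Then the norm topology of $X$ has a $\sigma$-discrete basis formed by bounded convex open sets.
\end{theorem}

\begin{corollary}\label{cor:refine}
Every open cover of a normed space has a $\sigma$-discrete refinement by convex open sets.
\end{corollary}

\begin{proof}
Take those members of the basis in Theorem~\ref{thm:main} that are contained in some element of the cover. They cover the space because every element of the cover is a union of basis members, and a subfamily of a discrete family is discrete.
\end{proof}

The property in the question characterizes a familiar class of spaces.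

\begin{theorem}\label{thm:tvs}
For a Hausdorff topological vector space $E$ the following are equivalent:
\begin{enumerate}
\item[(1)] $E$ is locally convex and metrizable;
\item[(2)] $E$ has a $\sigma$-discrete basis of convex open sets;
\item[(3)] $E$ has a basis of convex open sets that is a countable union of disjoint families.
\end{enumerate}
\end{theorem}

The last result says how many families are needed, at one scale and at all scales together.

\begin{theorem}\label{thm:number}
Let $X\ne\{0\}$ be a normed space and $\varepsilon>0$. The least cardinal number of discrete families of convex open sets of diameter at most $\varepsilon$ that together cover $X$ is $\dim X+1$ if $\dim X<\infty$, and $\aleph_0$ if $\dim X=\infty$. Moreover, no basis of $X$ is a finite union of discrete families.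
\end{theorem}

Sections~\ref{sec:reduction}--\ref{sec:cells} prove Theorem~\ref{thm:main}; Sections~\ref{sec:tvs} and~\ref{sec:number} prove Theorems~\ref{thm:tvs} and~\ref{thm:number}.

\medskip
\noindent\textbf{Conventions.} We work in ZFC. Complex spaces are regarded as real ones, and functionals are real-linear. In a normed space $X$, $B(x,s)$ is the open ball with center $x$ and radius $s$, and $\operatorname{dist}(y,A)=\inf_{a\in A}\|y-a\|$ for nonempty $A\subset X$; the function $\operatorname{dist}(\cdot,A)$ is $1$-Lipschitz. We put $\sup\emptyset=-\infty$ and $\inf\emptyset=+\infty$. The empty set is allowed as a member of a family. For $X=\{0\}$ Theorem~\ref{thm:main} holds with the basis $\{\{0\}\}$, so in Sections~\ref{sec:reduction}--\ref{sec:cells} we assume $X\neq\{0\}$.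

\section{From disjoint families to discrete families}\label{sec:reduction}

Discreteness is a condition at every point of the space, including the boundary points of the members, whereas disjointness concerns only two members at a time. We first show that disjointness at each fixed scale is enough. The statement to be proved is the following.

\begin{proposition}\label{prop:cover}
Let $X$ be a normed space and $\varepsilon>0$. There are countably many disjoint families of open convex sets of diameter at most $2\varepsilon$ whose members together cover $X$.
\end{proposition}

To pass from disjoint to discrete we shrink every member by the same amount, as in the passage from $(m,m+1)$ to $(m+\frac14,m+\frac34)$. The point is that shrinking preserves convexity. For a bounded open convex set $U$ and an integer $m\ge1$ let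
\[
U^{(m)}=\{x\in X:\operatorname{dist}(x,X\setminus U)>1/m\}.
\]
Boundedness serves only to make $X\setminus U$ nonempty.

\begin{lemma}\label{lem:shrink}
The sets $U^{(m)}$ are open and convex, and $U=\bigcup_{m\ge 1}U^{(m)}$. If $\mathcal G$ is a disjoint family of bounded open convex sets, then $\mathcal G^{(m)}=\{U^{(m)}:U\in\mathcal G\}$ is discrete for every $m$.
\end{lemma}

\begin{proof}
Write $\delta(x)=\operatorname{dist}(x,X\setminus U)$. For $s>0$ we have $\delta(x)\ge s$ if and only if $B(x,s)\subset U$. The set $U^{(m)}$ is open because $\delta$ is continuous. Since $U$ is open, $\delta(x)>0$ exactly when $x\in U$, which gives $U=\bigcup_m U^{(m)}$.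

Let $x,y\in U^{(m)}$, $0\le\tau\le1$, $z=\tau x+(1-\tau)y$ and $s=\min(\delta(x),\delta(y))>1/m$. If $\|h\|<s$, then $x+h$ and $y+h$ lie in $U$, so $z+h=\tau(x+h)+(1-\tau)(y+h)\in U$ by convexity of $U$. Thus $B(z,s)\subset U$, that is, $\delta(z)\ge s>1/m$, and $z\in U^{(m)}$.

Let $U,V\in\mathcal G$ be distinct, $x\in U^{(m)}$ and $y\in V^{(m)}$. Then $y\in V$, so $y\notin U$ and $\|x-y\|\ge\operatorname{dist}(x,X\setminus U)>1/m$. Two points of an open ball of radius $1/(2m)$ are at distance less than $1/m$, so such a ball meets at most one member of $\mathcal G^{(m)}$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Proposition~\ref{prop:cover}]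
For each $n\ge1$ take the countably many families given by Proposition~\ref{prop:cover} with $\varepsilon=1/n$, and for each such family $\mathcal G$ form the families $\mathcal G^{(m)}$, $m\ge1$. By Lemma~\ref{lem:shrink}, over all $n$, $\mathcal G$ and $m$ we obtain countably many discrete families of bounded open convex sets, and for each $n$ the members coming from $\varepsilon=1/n$ cover $X$ and have diameter at most $2/n$. Let $O$ be open and $x\in O$. Choose $n$ with $B(x,3/n)\subset O$ and a member $W\ni x$ of diameter at most $2/n$. Then $x\in W\subset B(x,3/n)\subset O$. Hence the union of all the families is a basis.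
\end{proof}

\section{Well-orderings and generic thresholds}\label{sec:thresholds}

We recall what is needed about ordinals. By the axiom of choice every set can be listed as $\{a_\gamma:\gamma<\theta\}$ for some ordinal $\theta$. Every nonempty set of ordinals has a least element; consequently there is no infinite strictly decreasing sequence of ordinals. Every ordinal is $0$, a successor $\alpha+1$, or a limit ordinal, and $\alpha<\alpha'$ implies $\alpha+1\le\alpha'$.

A well-ordering produces disjoint sets by the rule ``assign to each point the first index at which some quantity crosses a threshold''. The sets so defined are open only if both the crossing and the failure to cross earlier are expressed by strict inequalities, and then the points at which equality occurs are lost. The next lemma says that each point is recovered by some rational threshold.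

\begin{lemma}\label{lem:generic}
Let $\varphi$ be a nondecreasing or nonincreasing real function on a set of ordinals, and let $a<b$. Then some rational $r\in(a,b)$ is not a value of $\varphi$.
\end{lemma}

\begin{proof}
Let $Q=\mathbb Q\cap(a,b)$ and suppose that every element of $Q$ is a value of $\varphi$. Let $\alpha_0$ be the least ordinal with $\varphi(\alpha_0)\in Q$. Every $q\in Q$ equals $\varphi(\alpha)$ for some $\alpha\ge\alpha_0$. So $\varphi(\alpha_0)$ is the minimum of $Q$ if $\varphi$ is nondecreasing and the maximum of $Q$ if $\varphi$ is nonincreasing. But $Q$ has neither a minimum nor a maximum.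
\end{proof}

Both hypotheses are needed: an enumeration of $\mathbb Q$ by the finite ordinals is not monotone, and the identity on $\mathbb Q$ is monotone on an ordered set that is not well-ordered. Both functions take every rational value.

\begin{example}[the construction without convexity]\label{ex:nonconvex}
List $X=\{x_\alpha:\alpha<\kappa\}$ and fix $\varepsilon>0$. For rational $r\in(0,\varepsilon)$ and $\alpha<\kappa$ let
\[
V_{\alpha,r}=\Big\{y:\ \|y-x_\alpha\|<r<\inf_{\beta<\alpha}\|y-x_\beta\|\Big\}.
\]
These sets are open, because the infimum is $+\infty$ or a distance function, and have diameter at most $2\varepsilon$. For fixed $r$ they are disjoint: if $\beta<\alpha$, then $\|y-x_\beta\|<r$ on $V_{\beta,r}$ and $\|y-x_\beta\|>r$ on $V_{\alpha,r}$. They cover $X$: given $y$, the function $\alpha\mapsto\inf_{\beta<\alpha}\|y-x_\beta\|$ on $1\le\alpha<\kappa$ is nonincreasing, so it omits a rational $r\in(0,\varepsilon)$. Since $y$ itself is listed, there is a least $\alpha$ with $\|y-x_\alpha\|<r$; then $\inf_{\beta<\alpha}\|y-x_\beta\|\ge r$, equality is excluded, and $y\in V_{\alpha,r}$. This is Proposition~\ref{prop:cover} without the word ``convex'', and the argument of Section~\ref{sec:reduction}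 turns it into a $\sigma$-discrete basis of open sets.
\end{example}

In $V_{\alpha,r}$ the first inequality is a convex condition. The second requires $y$ to lie outside infinitely many balls. Two things have to be done. We must cut the complement of \emph{one} convex set into countably many disjoint families of convex open pieces; this is Section~\ref{sec:cylinders}. And we must arrange that each set of the cover avoids only \emph{finitely} many convex sets, since an infinite intersection of pieces need not be open and a choice of one family for each of infinitely many complements gives uncountably many combinations; this is Section~\ref{sec:cells}.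

\section{Complements of cylinders}\label{sec:cylinders}

Let $Z$ be a linear subspace of $X$, not necessarily closed. The function $p(v)=\operatorname{dist}(v,Z)$ is a seminorm with $p\le\|\cdot\|$ that vanishes on $Z$; in particular it is convex and $1$-Lipschitz. We call the closed convex set $\{v:p(v)\le e\}$ a \emph{cylinder} around $Z$; for $Z=\{0\}$ it is a closed ball. Let $K_Z=\{f\in X^*:\|f\|\le1,\ f|_Z=0\}$. Then
\begin{equation}\label{eq:HB}
\operatorname{dist}(v,Z)=\max_{f\in K_Z}f(v)\qquad(v\in X).
\end{equation}
Indeed, $f(v)=f(v-z)\le\|v-z\|$ for $f\in K_Z$ and $z\in Z$, which gives ``$\ge$''. If $p(v)=0$, then $f=0$ attains the maximum. If $p(v)>0$, the functional $tv\mapsto tp(v)$ on $\mathbb Rv$ is dominated by $p$, and the Hahn--Banach theorem extends it to a functional $f\le p$ on $X$; then $|f|\le p$, so $f\in K_Z$ and $f(v)=p(v)$.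

By \eqref{eq:HB} the complement of a cylinder is a union of open half-spaces $\{f>e\}$. They overlap, and we make them disjoint by taking the first functional that crosses a threshold $r$. The gain over Example~\ref{ex:nonconvex} is that both conditions are now convex: crossing means lying in a half-space, and not having crossed earlier means lying in an intersection of half-spaces.

\begin{example}\label{ex:plane}
Let $X=\mathbb R^2$ with $\|v\|=\max(|v_1|,|v_2|)$ and $Z=\{0\}$. Here four functionals suffice: $\|v\|$ is the maximum of $f_0=v_1$, $f_1=-v_1$, $f_2=v_2$, $f_3=-v_2$. For $r>0$ let $U_{\gamma,r}$ be the set where $f_\gamma>r$ and $f_\beta<r$ for $\beta<\gamma$: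
\[
\begin{aligned}
U_{0,r}&=\{v_1>r\}, & U_{2,r}&=\{|v_1|<r,\ v_2>r\},\\
U_{1,r}&=\{v_1<-r\}, & U_{3,r}&=\{|v_1|<r,\ v_2<-r\}.
\end{aligned}
\]
These are disjoint open convex sets (Figure~\ref{fig:plane}). Let $\|v\|>e$ and take a rational $r\in(e,\|v\|)$ with $r\ne|v_1|$. If $|v_1|>r$, then $v\in U_{0,r}\cup U_{1,r}$. If $|v_1|<r$, then $|v_2|=\|v\|>r$ and $v\in U_{2,r}\cup U_{3,r}$. So no single $r$ covers $\{\|v\|>e\}$, but the rationals $r>e$ together do.
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.7]
\fill[gray!15] (1.6,-3) rectangle (3.4,3);
\fill[gray!15] (-3.4,-3) rectangle (-1.6,3);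
\fill[gray!40] (-1.6,1.6) rectangle (1.6,3);
\fill[gray!40] (-1.6,-3) rectangle (1.6,-1.6);
\fill[black!70] (-1,-1) rectangle (1,1);
\draw[dashed] (1.6,-3)--(1.6,3) (-1.6,-3)--(-1.6,3) (-1.6,1.6)--(1.6,1.6) (-1.6,-1.6)--(1.6,-1.6);
\node at (2.5,0) {$U_{0,r}$};
\node at (-2.5,0) {$U_{1,r}$};
\node at (0,2.3) {$U_{2,r}$};
\node at (0,-2.3) {$U_{3,r}$};
\end{tikzpicture}
\caption{The plane with the maximum norm. Outside the dark square $\{\|v\|\le e\}$ lie four disjoint open convex sets defined by one threshold $r>e$. They miss the white frame and the dashed lines; these points are covered when $r$ runs through all rationals larger than $e$.}\label{fig:plane}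
\end{figure}

With infinitely many functionals, the condition ``$f_\beta(v)<r$ for all $\beta<\gamma$'' need not define an open set: in $\ell_\infty$ the point $(r-1/n)_{n\ge1}$ has all coordinates below $r$, but every ball around it contains points that do not. We therefore require $\sup_{\beta<\gamma}f_\beta(v)<r$, and the values that $r$ must avoid are these suprema. They are monotone in $\gamma$, so Lemma~\ref{lem:generic} applies.

\begin{lemma}\label{lem:cylinder}
Let $Z$ be a linear subspace of $X$. To each rational $r>0$ one can assign a disjoint family $\mathcal U_r(Z)$ of open convex subsets of $\{v:\operatorname{dist}(v,Z)>r\}$ in such a way that, whenever $\operatorname{dist}(v,Z)>e>0$, there are a rational $r>e$ and $U\in\mathcal U_r(Z)$ with $v\in U$.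
\end{lemma}

\begin{proof}
List $K_Z=\{f_\gamma:\gamma<\theta\}$ and put $s_\gamma(v)=\sup_{\beta<\gamma}f_\beta(v)$, so that $s_0=-\infty$. Define
\[
U_{\gamma,r}=\{v:\ f_\gamma(v)>r>s_\gamma(v)\},\qquad\mathcal U_r(Z)=\{U_{\gamma,r}:\gamma<\theta\}.
\]

\emph{Open and convex.} The set $\{f_\gamma>r\}$ is an open half-space, or empty if $f_\gamma=0$. For $\gamma\ge1$ the function $s_\gamma$ is a supremum of linear $1$-Lipschitz functions bounded in absolute value by $\|v\|$, so it is finite, convex and $1$-Lipschitz, and $\{s_\gamma<r\}$ is open and convex. For $\gamma=0$ this set is $X$.

\emph{Position.} On $U_{\gamma,r}$ we have $\operatorname{dist}(v,Z)\ge f_\gamma(v)>r$ by \eqref{eq:HB}.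

\emph{Disjoint.} If $\beta<\gamma$, then $f_\beta>r$ on $U_{\beta,r}$, while $f_\beta\le s_\gamma<r$ on $U_{\gamma,r}$.

\emph{Covering.} Let $\operatorname{dist}(v,Z)>e>0$. The function $\gamma\mapsto s_\gamma(v)$ on $1\le\gamma<\theta$ is real and nondecreasing, so by Lemma~\ref{lem:generic} it omits a rational $r$ with $e<r<\operatorname{dist}(v,Z)$. By \eqref{eq:HB} there is a least $\gamma$ with $f_\gamma(v)>r$. Then $f_\beta(v)\le r$ for $\beta<\gamma$, so $s_\gamma(v)\le r$, and equality is excluded by the choice of $r$. Hence $v\in U_{\gamma,r}$.
\end{proof}

\section{Cells}\label{sec:cells}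

In this section we prove Proposition~\ref{prop:cover}. Fix $\varepsilon>0$.

\subsection*{A chain of subspaces} To replace infinitely many balls by one convex set, we measure the distance to the \emph{span} of the earlier points instead of the distance to the set of earlier points. Let $(x_\alpha)_{\alpha<\kappa}$ be a family of vectors indexed by an ordinal $\kappa$ whose linear span is dense in $X$; a list of all the points of $X$ will do. For $\alpha\le\kappa$ let $X_\alpha$ be the algebraic span of $\{x_\beta:\beta<\alpha\}$ and $d_\alpha(v)=\operatorname{dist}(v,X_\alpha)$. Then:
\begin{enumerate}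
\item[(D1)] $d_0=\|\cdot\|$ and $d_\kappa=0$, since $X_0=\{0\}$ and $X_\kappa$ is dense.
\item[(D2)] Each $d_\alpha$ is convex and $1$-Lipschitz, and $\alpha\mapsto d_\alpha(v)$ is nonincreasing, since the subspaces increase.
\item[(D3)] If $\mu\le\kappa$ is a limit ordinal, then $d_\mu=\inf_{\alpha<\mu}d_\alpha$. Indeed $X_\mu=\bigcup_{\alpha<\mu}X_\alpha$, because a linear combination involves finitely many indices below $\mu$, and these lie below some $\alpha<\mu$.
\item[(D4)] For $\alpha<\kappa$, $d_{\alpha+1}(v)=\inf_{t\in\mathbb R}d_\alpha(v-tx_\alpha)$, since $X_{\alpha+1}=X_\alpha+\mathbb Rx_\alpha$.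
\end{enumerate}
The analogue of $V_{\alpha,r}$ is the \emph{layer} $\{y:d_\alpha(y)>e>d_{\alpha+1}(y)\}$. It is the intersection of an open convex set with the complement of a single cylinder, which Lemma~\ref{lem:cylinder} can cut. The price is size: the layer is invariant under translation by $X_\alpha$. To recover boundedness we iterate. A point $y$ of the layer is close to $X_\alpha+\mathbb Rx_\alpha$, so for a suitable rational $t$ the point $y-tx_\alpha$ is close to the smaller subspace $X_\alpha$. Now we locate $y-tx_\alpha$ in a layer of smaller index, and so on. The indices decrease, so the process stops, and it can only stop when the remainder has small norm.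

\begin{example}\label{ex:c0}
Let $\kappa$ be an uncountable ordinal and $X=c_0(\kappa)$, the space of real functions $z$ on $\{\beta:\beta<\kappa\}$ such that $\{\beta:|z(\beta)|\ge\delta\}$ is finite for each $\delta>0$, with the supremum norm. Let $x_\alpha$ be the indicator function of $\{\alpha\}$. These vectors have dense span and mutual distances $1$, so $X$ is not separable. For $\alpha<\kappa$,
\[
d_\alpha(z)=\sup_{\beta\ge\alpha}|z(\beta)|:
\]
elements of $X_\alpha$ vanish at every $\beta\geq\alpha$, which gives ``$\ge$'', and subtracting from $z$ its finitely many coordinates $\beta<\alpha$ with $|z(\beta)|\ge\delta$ gives ``$\le$'' as $\delta\to0$. A positive supremum of coordinates of $|z|$ is attained, so $d_\alpha(z)>e>d_{\alpha+1}(z)$ means that $|z(\alpha)|>e$ and $|z(\beta)|<e$ for all $\beta>\alpha$: the index $\alpha$ is the last large coordinate.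

Take $\varepsilon=1$, $\sigma<\tau<\kappa$ and $y=3x_\sigma-\sqrt5\,x_\tau$. With threshold $e_0=\frac12$ the last large coordinate of $y$ is $\tau$. We subtract $t_0x_\tau$ with $t_0=-2$; the remainder $3x_\sigma-(\sqrt5-2)x_\tau$ is at distance $\sqrt5-2<\frac14$ from $X_\tau$ and has norm $3$. With threshold $e_1=\frac12$ its last large coordinate is $\sigma$. We subtract $t_1x_\sigma$ with $t_1=3$; the remainder has norm $\sqrt5-2<1$, and we stop. The points $z$ for which the same run succeeds are those with
\[
d_\tau(z)>\tfrac12>d_{\tau+1}(z),\quad d_\sigma(z+2x_\tau)>\tfrac12>d_{\sigma+1}(z+2x_\tau),\quad\|z+2x_\tau-3x_\sigma\|<1 .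
\]
The second condition says $|z(\sigma)|>\frac12$, $|z(\tau)+2|<\frac12$ and $|z(\beta)|<\frac12$ for $\beta>\sigma$, $\beta\ne\tau$, and this implies the first. Together with the third, the conditions describe the box
\[
|z(\tau)+2|<\tfrac12,\quad|z(\sigma)-3|<1,\quad|z(\beta)|<\tfrac12\ (\beta>\sigma,\ \beta\ne\tau),\quad|z(\beta)|<1\ (\beta<\sigma).
\]
Keep the rational data $(e_0,t_0,e_1,t_1)$ fixed and let $\sigma<\tau$ vary. A point $z$ of such a box determines $\tau$ as the last coordinate with $|z|>\frac12$, and then $\sigma$ as the last coordinate with $|z+2x_\tau|>\frac12$. So these uncountably many boxes are disjoint.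
\end{example}

The example separates the record of a run into two parts: the rational numbers, which range over a countable set and will index the families, and the ordinals, which will index the members of one family.

\subsection*{Colors, addresses and cells} A \emph{color} of length $k\ge0$ is a sequence $\lambda=(e_j,t_j)_{j<k}$ with rational $e_j\in(0,\varepsilon)$ and rational $t_j$. There are countably many colors. An \emph{address} of length $k$ is a sequence $a=(\alpha_0,\dots,\alpha_{k-1})$ of ordinals below $\kappa$. For a color $\lambda$ and an address $a$ of the same length $k$, put
\[
w_j=\sum_{i<j}t_ix_{\alpha_i}\qquad(0\le j\le k),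
\]
and define the \emph{cell}
\[
S_\lambda(a)=\big\{y:\ \|y-w_k\|<\varepsilon,\ \ d_{\alpha_j}(y-w_j)>e_j>d_{\alpha_j+1}(y-w_j)\ \text{ for }0\le j<k\big\}.
\]
For $k=0$ the only cell is $B(0,\varepsilon)$. The vector $w_j$ depends only on the color and on $\alpha_0,\dots,\alpha_{j-1}$. This is why the coefficients $t_j$ are part of the color, and hence why they must be rational.

\begin{lemma}\label{lem:disjoint}
For a fixed color $\lambda$, cells with different addresses are disjoint.
\end{lemma}

\begin{proof}
Let $a\ne a'$ be addresses of the length of $\lambda$, and let $j$ be the first position at which they differ, say $\alpha_j<\alpha_j'$. The vector $w_j$ is the same for both addresses. If $y\in S_\lambda(a)\cap S_\lambda(a')$, then $\alpha_j+1\le\alpha'_j$ and (D2) give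
\[
e_j>d_{\alpha_j+1}(y-w_j)\ge d_{\alpha'_j}(y-w_j)>e_j,
\]
which is absurd.
\end{proof}

\begin{lemma}\label{lem:covering}
The cells $S_\lambda(a)$, over all colors and addresses, cover $X$.
\end{lemma}

\begin{proof}
Fix $y\in X$ and put $\alpha_{-1}=\kappa$. We construct a color and an address step by step. At the start of stage $j\ge0$ we have ordinals $\kappa=\alpha_{-1}>\alpha_0>\dots>\alpha_{j-1}$ and rationals $e_i\in(0,\varepsilon)$ and $t_i$ for $i<j$, hence vectors $w_0,\dots,w_j$, such that $d_{\alpha_i}(y-w_i)>e_i>d_{\alpha_i+1}(y-w_i)$ for $i<j$ and
\begin{equation}\label{eq:inv}
d_{\alpha_{j-1}}(y-w_j)<\varepsilon .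
\end{equation}
For $j=0$ we have $w_0=0$, and \eqref{eq:inv} holds because $d_\kappa=0$.

Write $v=y-w_j$. If $\|v\|<\varepsilon$, we stop with $k=j$, and $y$ lies in the cell with the data chosen so far.

Suppose $\|v\|\ge\varepsilon$. The function $\alpha\mapsto d_\alpha(v)$ on $\alpha\le\kappa$ is nonincreasing. By \eqref{eq:inv} and Lemma~\ref{lem:generic} it omits a rational $e_j$ with
\[
0\le d_{\alpha_{j-1}}(v)<e_j<\varepsilon .
\]
Let $\mu$ be the least ordinal with $d_\mu(v)<e_j$. It exists and $\mu\le\alpha_{j-1}$, by the lower bound on $e_j$. It is not $0$, because $d_0(v)=\|v\|\ge\varepsilon>e_j$. It is not a limit ordinal, for otherwise (D3) would give $\alpha<\mu$ with $d_\alpha(v)<e_j$. So $\mu=\alpha_j+1$ for an ordinal $\alpha_j<\mu\le\alpha_{j-1}$. By minimality of $\mu$ we have $d_{\alpha_j}(v)\ge e_j$, and equality is excluded by the choice of $e_j$. Hence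
\[
d_{\alpha_j}(y-w_j)>e_j>d_{\alpha_j+1}(y-w_j).
\]
By (D4) the set of real $t$ with $d_{\alpha_j}(v-tx_{\alpha_j})<e_j$ is nonempty, and it is open because $d_{\alpha_j}$ is continuous. Choose a rational $t_j$ in it. With $w_{j+1}=w_j+t_jx_{\alpha_j}$ we get $d_{\alpha_j}(y-w_{j+1})<e_j<\varepsilon$, which is \eqref{eq:inv} for stage $j+1$.

If the construction never stopped, it would produce an infinite strictly decreasing sequence of ordinals. So it stops at some finite stage.
\end{proof}

The invariant \eqref{eq:inv} drives the proof: it allows a threshold below $\varepsilon$ that is already crossed at $\alpha_{j-1}$, and this forces the next index to be smaller. A new threshold is chosen at each stage because the values to be avoided change with the remainder $y-w_j$.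

\subsection*{Cutting cells into convex pieces} Cells are open and have diameter at most $2\varepsilon$, but they need not be convex. In Example~\ref{ex:c0}, the cell with color $(e_0,t_0)=(\frac12,0)$ and address $(\alpha)$ contains $\pm\frac34x_\alpha$ and does not contain $0$. There one splits the cell according to the sign of $z(\alpha)$; in general the families of Lemma~\ref{lem:cylinder} take the place of the sign. A cell of length $k$ has only $k$ nonconvex conditions, so the cutting costs $k$ further rational parameters.

\begin{proof}[Proof of Proposition~\ref{prop:cover}]
For each $\alpha<\kappa$ fix families $\mathcal U_r(X_\alpha)$, $r>0$ rational, as in Lemma~\ref{lem:cylinder}. For a color $\lambda$ and an address $a$ of length $k$ let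
\[
C_\lambda(a)=\big\{y:\ \|y-w_k\|<\varepsilon,\ \ d_{\alpha_j+1}(y-w_j)<e_j\ \text{ for }j<k\big\}.
\]
By (D2) this is a finite intersection of open convex sets, and it lies in a ball of radius $\varepsilon$. The cell $S_\lambda(a)$ is the set of $y\in C_\lambda(a)$ with $d_{\alpha_j}(y-w_j)>e_j$ for all $j<k$. For a color $\lambda$ of length $k$ and rationals $\rho=(r_0,\dots,r_{k-1})$ with $r_j>e_j$, let $\mathcal G_{\lambda,\rho}$ be the family of all \emph{pieces}
\[
C_\lambda(a)\cap\bigcap_{j<k}(w_j+U_j),\qquad a\ \text{an address of length }k,\quad U_j\in\mathcal U_{r_j}(X_{\alpha_j}).
\]
There are countably many pairs $(\lambda,\rho)$. Each piece is a finite intersection of open convex sets, so it is open and convex, and its diameter is at most $2\varepsilon$. A piece with address $a$ lies in $S_\lambda(a)$, because $d_{\alpha_j}(y-w_j)>r_j>e_j$ on $w_j+U_j$.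

Each $\mathcal G_{\lambda,\rho}$ is disjoint. Two distinct pieces come from different data. If the addresses differ, the pieces lie in disjoint cells by Lemma~\ref{lem:disjoint}. If the addresses agree, then $U_j\ne U_j'$ for some $j$; these sets belong to the same disjoint family $\mathcal U_{r_j}(X_{\alpha_j})$, so $w_j+U_j$ and $w_j+U'_j$ are disjoint.

The pieces cover $X$. Given $y$, Lemma~\ref{lem:covering} provides a cell $S_\lambda(a)\ni y$. For each $j<k$ we have $\operatorname{dist}(y-w_j,X_{\alpha_j})>e_j$, so Lemma~\ref{lem:cylinder} gives a rational $r_j>e_j$ and $U_j\in\mathcal U_{r_j}(X_{\alpha_j})$ containing $y-w_j$. Then $y$ lies in the corresponding piece of $\mathcal G_{\lambda,\rho}$.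
\end{proof}

This completes the proof of Theorem~\ref{thm:main}. The norm entered through the convexity of the distance to a subspace, through the formula \eqref{eq:HB}, and through Lemma~\ref{lem:shrink}. Completeness was not used, and none of the subspaces $X_\alpha$ had to be closed. This matters in the next section, where the theorem is applied to normed quotients.

\section{Metrizable locally convex spaces}\label{sec:tvs}

A topological vector space is \emph{locally convex} if $0$ has a neighborhood base of convex sets. We use two standard facts. First, a Hausdorff topological vector space with a countable neighborhood base at $0$ is metrizable (the Birkhoff--Kakutani theorem). Second, if $E$ is locally convex and metrizable, there are continuous seminorms $p_1\le p_2\le\cdots$ such that the sets $\{p_n\le1/m\}$ form a neighborhood base at $0$. To see this, take a countable base of convex open neighborhoods $V_n$ of $0$, replace $V_n$ by $V_n\cap(-V_n)$ to make it symmetric, let $q_n$ be its Minkowski functional, a continuous seminorm with $V_n=\{q_n<1\}$, and put $p_n=\max(q_1,\dots,q_n)$; then $\{p_n\le\frac12\}\subset V_n$.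

\begin{proof}[Proof of Theorem~\ref{thm:tvs}]
(2)$\Rightarrow$(3). Discrete families are disjoint.

(3)$\Rightarrow$(1). The basis members containing $0$ form a neighborhood base at $0$ of convex sets, so $E$ is locally convex. Each of the countably many disjoint families has at most one member containing $0$, so this base is countable, and $E$ is metrizable by the Birkhoff--Kakutani theorem.

(1)$\Rightarrow$(2). The topology of $E$ is described by countably many seminorms, each of which comes from a normed space, so we pull back the covers of these normed spaces. Let $p_n$ be as above, let $E_n=E/\ker p_n$, and let $\pi_n:E\to E_n$ be the canonical linear map. The formula $\|\pi_n(x)\|_n=p_n(x)$ defines a norm on $E_n$, and $\pi_n$ is continuous for this norm because $p_n$ is continuous. By Corollary~\ref{cor:refine}, applied to the cover of $E_n$ by the open balls of radius $1/(2m)$, there is a $\sigma$-discrete cover $\mathcal F_{n,m}$ of $E_n$ by open convex sets of diameter at most $1/m$.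

The preimage under $\pi_n$ of an open convex set is open and convex. The preimage of a discrete family is discrete: if a neighborhood $W$ of $\pi_n(x)$ meets at most one member, then the neighborhood $\pi_n^{-1}(W)$ of $x$ meets the preimage of at most one member. So the family of all $\pi_n^{-1}(U)$ with $U\in\mathcal F_{n,m}$, $n,m\ge1$, is a $\sigma$-discrete family of open convex sets. Let $O$ be open and $x\in O$. Choose $n,m$ with $\{y:p_n(y-x)\le1/m\}\subset O$, and $U\in\mathcal F_{n,m}$ with $\pi_n(x)\in U$. If $y\in\pi_n^{-1}(U)$, then $p_n(y-x)=\|\pi_n(y)-\pi_n(x)\|_n\le1/m$. Thus $x\in\pi_n^{-1}(U)\subset O$, and the family is a basis.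
\end{proof}

The Hausdorff property is used only in (3)$\Rightarrow$(1), and it is needed there: a nonzero vector space $E$ with the indiscrete topology has the basis $\{E\}$, which satisfies (2) and (3), and it is not metrizable.

\section{The number of families}\label{sec:number}

On the line, Theorem~\ref{thm:number} gives the number $2$. One family cannot suffice, since a disjoint cover of $\mathbb R$ by bounded open sets contradicts connectedness. Two do: for $0<e'<e<\frac12$ the intervals $(m+e',m+1-e')$ and the intervals $(m-e,m+e)$, $m\in\mathbb Z$, form two discrete families that cover $\mathbb R$. In dimension $n$, products of such intervals give the upper bound, and connectedness is replaced by the following theorem.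

\begin{theorem}[Lebesgue's covering theorem, {\cite[Ch.~IV]{HW}}]\label{thm:lebesgue}
If finitely many closed sets cover an $n$-dimensional cube and none of them meets two opposite faces, then some $n+1$ of them have a common point.
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:number}]
\emph{Lower bound.} Convexity is not used here. Suppose that $N$ discrete families of open sets of diameter at most $\varepsilon$ cover $X$, and let $L\subset X$ be a subspace of finite dimension $n\ge1$. Identify $L$ linearly with $\mathbb R^n$. All norms on $\mathbb R^n$ are equivalent, so the traces of the members on $L$ are open in $\mathbb R^n$ and have Euclidean diameter at most some $D<\infty$. Let $M>D$ and $Q=[0,M]^n$. By compactness there are distinct members $W_1,\dots,W_s$ of the families whose traces $G_i=W_i\cap Q$ cover $Q$. Opposite faces of $Q$ are at distance $M>D$, so no $G_i$ meets two opposite faces; in particular $Q\setminus G_i\ne\emptyset$. The continuous function $x\mapsto\max_i\operatorname{dist}(x,Q\setminus G_i)$ is positive on $Q$, so it has a positive minimum $\delta$. The closed sets $F_i=\{x\in Q:\operatorname{dist}(x,Q\setminus G_i)\ge\delta\}\subset G_i$ cover $Q$, and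 none meets two opposite faces. By Theorem~\ref{thm:lebesgue}, some $n+1$ of the $F_i$, hence $n+1$ distinct sets $W_i$, have a common point. No two of these belong to the same family, so $N\ge n+1$. If $\dim X<\infty$, take $L=X$. If $\dim X=\infty$, then $n$ is arbitrary and $N\ge\aleph_0$.

\emph{Upper bound for $\dim X=\infty$.} Apply Corollary~\ref{cor:refine} to the cover of $X$ by the open balls of radius $\varepsilon/2$.

\emph{Upper bound for $\dim X=n<\infty$.} Let $X=\mathbb R^n$ with a norm satisfying $\|x\|\le c\,\|x\|_\infty$, where $\|x\|_\infty=\max_i|x_i|$. It suffices to cover $\mathbb R^n$ by $n+1$ discrete families of open boxes with sides at most $1$, since multiplying by $\varepsilon/c$ then gives discrete families of convex open sets of diameter at most $\varepsilon$. We sort points by the number $j$ of coordinates that are close to an integer. With a single notion of ``close'' the borderline points would be missed, so the notion depends on $j$. Fix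
\[
0<e_0<e_0'<e_1<e_1'<\dots<e_n<e_n'<\tfrac12 .
\]
For $0\le j\le n$ let $\mathcal B_j$ consist of the boxes
\[
B_{I,m}=\{x:\ |x_i-m_i|<e_j\ (i\in I),\quad m_i+e_j'<x_i<m_i+1-e'_j\ (i\notin I)\},
\]
where $I\subset\{1,\dots,n\}$ has $j$ elements and $m\in\mathbb Z^n$. The sides have lengths $2e_j$ and $1-2e'_j$, both less than $1$. Figure~\ref{fig:boxes} shows the case $n=2$.

We show that points of two different boxes of $\mathcal B_j$ are at $\ell_\infty$-distance at least $\eta_j=\min(1-2e_j,\,2e'_j,\,e'_j-e_j)>0$; then every open $\ell_\infty$-ball of radius $\eta_j/2$ meets at most one box, and $\mathcal B_j$ is discrete. Let $x\in B_{I,m}$ and $y\in B_{I',m'}$. If $I=I'$ and $m_i\ne m_i'$, then $|m_i-m'_i|\ge1$, so $|x_i-y_i|\ge1-2e_j$ when $i\in I$ and $|x_i-y_i|\ge2e'_j$ when $i\notin I$. If $I\ne I'$, then, as $|I|=|I'|$, there is $i\in I\setminus I'$. Now $\operatorname{dist}(x_i,\mathbb Z)<e_j$ and $\operatorname{dist}(y_i,\mathbb Z)>e_j'$, so $|x_i-y_i|>e'_j-e_j$.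

To see that the boxes cover, let $x\in\mathbb R^n$, let $a_1\le\dots\le a_n$ be the numbers $\operatorname{dist}(x_i,\mathbb Z)$ in increasing order, and put $a_{n+1}=\infty$. Let $j$ be the least index in $\{0,\dots,n\}$ with $a_{j+1}>e'_j$; the index $n$ has this property, so $j$ exists. If $j\ge1$, minimality gives $a_j\le e'_{j-1}<e_j$. Let $I$ be a set of $j$ coordinates realizing $a_1,\dots,a_j$. For $i\in I$ let $m_i$ be an integer nearest to $x_i$; then $|x_i-m_i|\le a_j<e_j$. For $i\notin I$ let $m_i=\lfloor x_i\rfloor$; then both $x_i-m_i$ and $m_i+1-x_i$ are at least $\operatorname{dist}(x_i,\mathbb Z)\ge a_{j+1}>e'_j$. So $x\in B_{I,m}\in\mathcal B_j$.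

\emph{No finite union is a basis.} Suppose a basis is a finite union of discrete families, and let $x\in X$. Then $x$ lies in at least one and in only finitely many basis members, and their intersection $G$ is an open set containing $x$. Every ball $B(x,s)$ contains a basis member containing $x$, hence contains $G$. So $G=\{x\}$ is open, which is impossible because $x+tu\to x$ as $t\to0$ for any $u\ne0$ in $X$. This is where $X\ne\{0\}$ is needed; for $X=\{0\}$ the basis $\{\{0\}\}$ is a single discrete family.
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=2.3]
\clip (-0.5,-0.5) rectangle (1.5,1.5);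
\foreach \x in {-1,0,1}{\foreach \y in {-1,0,1}{
\fill[gray!25] (\x+0.1,\y+0.1) rectangle (\x+0.9,\y+0.9);}}
\foreach \x in {0,1}{\foreach \y in {-1,0,1}{
\draw[thick] (\x-0.17,\y+0.24) rectangle (\x+0.17,\y+0.76);
\draw[thick] (\y+0.24,\x-0.17) rectangle (\y+0.76,\x+0.17);}}
\foreach \x in {0,1}{\foreach \y in {0,1}{
\draw[thick,dashed] (\x-0.32,\y-0.32) rectangle (\x+0.32,\y+0.32);
\fill (\x,\y) circle (0.018);}}
\end{tikzpicture}
\caption{Three discrete families of open boxes cover the plane. The shaded squares ($\mathcal B_0$) fill most of each unit square of the lattice $\mathbb Z^2$, the solid rectangles ($\mathcal B_1$) cover the gaps along the middle of the lattice edges, and the dashed squares ($\mathcal B_2$) cover what remains near the lattice points.}\label{fig:boxes}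
\end{figure}

\begin{thebibliography}{9}
\bibitem{HW} Hurewicz and Wallman, \emph{Dimension Theory}, Ch.~IV.
\end{thebibliography}
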